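# Locally soluble products of two periodic groups

## Products, local conditions, series, and affine maps

Throughout, $p$ is a prime and a $p$-group is a group, possibly infinite, in which every element has order a power of $p$.

**Definition (product).** A group $G$ is the product of two subgroups $A$ and $B$, written $G=AB$, if every element of $G$ can be written as $ab$ with $a\in A$ and $b\in B$.

For example, in $S_4$ let $A$ be the stabilizer of the point $4$ (order $6$) and $B=\langle(1\,2\,3\,4)\rangle$ (order $4$). A nontrivial power of the $4$-cycle fixes no point, so $A\cap B=1$, the set $AB$ has $6\cdot 4=24$ elements, and $S_4=AB$. Neither factor is normal. Note that $G=AB$ asks for one element of $A$ times one element of $B$; this is much more than $G=\langle A,B\rangle$. If $N$ is normal in $G=AB$, then $G/N=(AN/N)(BN/N)$.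

**Definition (periodic, locally finite).** A group is periodic if every element has finite order. It is locally finite if every finitely generated subgroup is finite.

A locally finite group is periodic. The group $C_{p^\infty}$ of all complex roots of unity of $p$-power order is an infinite locally finite $p$-group: finitely many roots of unity lie in one finite cyclic group. We shall often use that an extension of a periodic group by a periodic group is periodic: if $N\trianglelefteq G$ and $G/N$ are periodic and $g\in G$, then some $g^r$ lies in $N$, and so $g^{rs}=1$ for some $s\geq 1$.

**Definition (locally soluble).** A group is locally soluble if every finitely generated subgroup is soluble.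

For example, let $U_r$ be the group of upper unitriangular $r\times r$ matrices over the field with $p$ elements. It is a finite $p$-group, hence soluble, and its derived length is unbounded as $r$ grows. The direct sum $D=\bigoplus_r U_r$ is locally soluble, because a finitely generated subgroup lies in a finite subsum, but it is not soluble. Subgroups and quotients of locally soluble groups are locally soluble.

**Definition (ascending series, hyperabelian).** An ascending series of normal subgroups of $G$ is a family $(G_\beta)_{\beta\le\alpha}$ of normal subgroups of $G$, indexed by ordinals, with $G_0=1$, $G_\alpha=G$, $G_\beta\le G_{\beta+1}$, and $G_\lambda=\bigcup_{\beta<\lambda}G_\beta$ at limit ordinals $\lambda$. Its factors are the groups $G_{\beta+1}/G_\beta$. The group $G$ is hyperabelian if it has such a series with all factors abelian.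

A soluble group is hyperabelian: read the derived series upward. The group $D$ above is hyperabelian without being soluble. Indeed, put $D_r=U_1\oplus\dots\oplus U_r$; between $D_r$ and $D_{r+1}$ insert the groups $D_r\oplus U_{r+1}^{(j)}$, where $U_{r+1}^{(j)}$ runs upward through the derived series of $U_{r+1}$. All these groups are normal in $D$, the factors are abelian, and the union is $D$.

**Definition (affine space, affine map).** Let $W$ be a vector space. An affine space over $W$ is a nonempty set $E$ on which the additive group $W$ acts simply transitively, written $F\mapsto F+w$. A map $h:E\to E$ is affine with linear part $\bar h$ if $\bar h:W\to W$ is linear and $h(F+w)=h(F)+\bar h(w)$ for all $F\in E$, $w\in W$.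

Here is an example to keep in mind. Let $E$ be the set of functions $F:\mathbb Z\to\mathbb Q$ with $F(k+2)=F(k)+1$ for all $k$. The difference of two such functions has period $2$, so $E$ is an affine space over the plane $W$ of functions of period $2$. The shift $(tF)(k)=F(k-1)$ is affine. In the coordinates $(F(0),F(1))$ it is $(x,y)\mapsto(y-1,x)$. Its linear part swaps the coordinates, so $t$ is not a translation, although $t^2$ is the translation by the constant $-1$.

We need three facts about affine maps over a field of characteristic $0$.

**Lemma 1.** Let $E$ be an affine space over a vector space $W$ over a field of characteristic $0$.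

1. If a group acts on $E$ by affine maps and $O\subseteq E$ is a finite orbit, then the barycenter of $O$ is fixed.
2. Let $H$ be a group of affine bijections of $E$. Then $h\mapsto\bar h$ is a homomorphism, and its kernel consists of translations, so it is torsion-free abelian.
3. If in addition all linear parts of elements of $H$ lie in a finite group $\Lambda$, then the stabilizer in $H$ of any point $Q\in E$ embeds in $\Lambda$; in particular it is finite.

*Proof.* (1) Pick an origin $Q$ and write the points of $O$ as $Q+w_1,\dots,Q+w_r$. The barycenter is $c=Q+\frac1r\sum w_i$. An affine map $h$ sends it to $h(Q)+\frac1r\sum\bar h(w_i)$, the barycenter of the points $h(Q+w_i)$. These are the points of $O$ again, in another order. (2) We have $hh'(F+w)=h(h'(F)+\bar h'(w))=hh'(F)+\bar h\bar h'(w)$, so $h\mapsto \bar h$ is multiplicative. If $\bar h=1$, then $h(F+w)-(F+w)=h(F)-F$ for all $w$, so $h$ is the translation by the fixed vector $h(F)-F$. The additive group of $W$ is torsion-free. (3) If $h(Q)=Q$, then $h(Q+w)=Q+\bar h(w)$, so $h$ is determined by $\bar h\in\Lambda$. $\blacksquare$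

**Definition (the class $\mathfrak X_p$).** A group $K$ belongs to $\mathfrak X_p$ if it has a normal free abelian subgroup $L$ of finite rank such that $K/L$ is a finite $p$-group.

Examples: $\mathbb Z$ (take $L=K$); every finite $p$-group (take $L=1$); the infinite dihedral group for $p=2$; and, with $\zeta$ a primitive $p$-th root of unity, the group of all maps $z\mapsto\zeta^iz+\beta$ of $\mathbb C$ with $\beta\in\mathbb Z[\zeta]$, where $L$ is the group of translations, free abelian of rank $p-1$.

**Lemma 2.** Let $K\in\mathfrak X_p$ with $L$ as in the definition.

1. $K$ is soluble, finitely generated and countable.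
2. Every subgroup of $K$ belongs to $\mathfrak X_p$.
3. Every periodic subgroup of $K$ meets $L$ trivially, and is a finite $p$-group.

*Proof.* (1) $L$ is abelian and $K/L$, a finite $p$-group, is soluble. $L$ is finitely generated and $K/L$ is finite, so $K$ is finitely generated, hence countable. (2) If $H\le K$, then $H\cap L$ is free abelian of finite rank and $H/(H\cap L)$ embeds in $K/L$. (3) $L$ is torsion-free, so a periodic subgroup meets $L$ trivially and embeds in $K/L$. $\blacksquare$

**Lemma 3.**

1. A finitely generated periodic soluble group is finite. Hence a periodic subgroup of a locally soluble group is locally finite.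
2. (Schmidt) An extension of a locally finite group by a locally finite group is locally finite.
3. A periodic hyperabelian group is locally finite.

*Proof.* We use that a subgroup of finite index in a finitely generated group is finitely generated. (1) Induct on the derived length. If $H$ is finitely generated, periodic and soluble, then $H/H'$ is a finitely generated periodic abelian group, hence finite. So $H'$ is finitely generated, and by induction finite. (2) Let $N\trianglelefteq E$ with $N$ and $E/N$ locally finite, and let $H\le E$ be finitely generated. Then $H/(H\cap N)\cong HN/N$ is finite, so $H\cap N$ is finitely generated, hence finite, and $H$ is finite. (3) Let $(G_\beta)$ be an ascending series with abelian factors. By transfinite induction each $G_\beta$ is locally finite: at successors use (2), since a periodic abelian group is locally finite; at limits, a finitely generated subgroup of an ascending union lies in one member. $\blacksquare$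

## Periodicity of a locally soluble product: the statements

We can now ask: if a locally soluble group $G=AB$ is the product of two periodic subgroups $A$ and $B$, must $G$ be periodic?

The answer is no. The following results give counterexamples and say something about their shape.

**Theorem A.** Let $p$ be a prime, $K\in\mathfrak X_p$, and $A_0,B_0$ finite subgroups of $K$. Then there is a countable group $G\ge K$ with $G=AB$, where $A\ge A_0$ and $B\ge B_0$ are locally finite $p$-subgroups, and every finitely generated subgroup of $G$ lies in $\mathfrak X_p$. In particular $G$ is locally soluble. Taking $K=\mathbb Z$ and $A_0=B_0=1$, $G$ is not periodic.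

**Theorem B.** Let $G=AB$ with $A,B$ locally finite; this holds for instance if $G$ is locally soluble and $A,B$ are periodic.

1. If $N\le M$ are normal subgroups of $G$ with $M/N$ torsion-free abelian, then $M=N$.
2. $G$ is periodic if and only if $G$ has an ascending series of normal subgroups of $G$ whose factors are each abelian or periodic. In particular, every soluble or hyperabelian product of two periodic groups is periodic.

**Corollary C.** For every prime $p$ there is a nontrivial (indeed non-periodic) countable locally soluble group $G=AB$, with $A,B$ locally finite $p$-groups, having no nontrivial periodic normal subgroup and no nontrivial abelian normal subgroup.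

The parenthetical claim in Theorem B ("this holds for instance") is Lemma 3(1).

## Abelian groups, a normal factor, and the infinite dihedral group

If $G=AB$ is abelian with $A,B$ periodic, then $(ab)^r=a^rb^r$ shows that $ab$ has finite order. If $A$ is normal, then $G/A\cong B/(A\cap B)$ is periodic, and $G$ is an extension of a periodic group by a periodic group, hence periodic. So a counterexample has non-normal factors.

The product of two elements of finite order can of course have infinite order inside a soluble group. In the infinite dihedral group $D_\infty=\langle s,u\mid s^2=u^2=1\rangle$ the element $su$ has infinite order. But $\langle s\rangle\langle u\rangle$ has only four elements, so $D_\infty$ is not a product of these two subgroups. In fact Lemma 2(3) shows that an infinite group in $\mathfrak X_p$ is never a product of two periodic subgroups: these would be finite, and so would their product.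

This also shows why one cannot simply argue locally. If $G=AB$ is locally soluble and $x=ab$ has infinite order, then $H=\langle a,b\rangle$ is soluble. But $H$ need not be the product of $H\cap A$ and $H\cap B$: the elements of $H$ factor in $G$, not in $H$. On its own, a soluble group generated by two elements of finite order may well be $D_\infty$.

## Torsion-free abelian normal sections: three collinear points on a sphere

A sensible first approach is to prove that the answer is yes by climbing a normal series: show that no torsion-free abelian factor can occur. For hyperabelian groups this succeeds.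

**Proof of Theorem B(1).** We have $G/N=(AN/N)(BN/N)$ with locally finite factors, so we may assume $N=1$. Thus $M$ is a torsion-free abelian normal subgroup. Suppose $1\neq x\in M$; we derive a contradiction.

**Step 1: an affine action.** The purpose is to turn the factorizations of $x$ and $x^2$ into geometry. Since $A$ is periodic and $M$ torsion-free, $A\cap M=1$, so each element of the subgroup $MA$ is uniquely $ma$ with $m\in M$, $a\in A$. Write $M$ additively when convenient, and let
$$(ma)\cdot v=m+ava^{-1}\qquad(v\in M).$$
This is an action: $(ma)(m'a')=m(am'a^{-1})\,aa'$, and
$$(ma)\cdot\big((m'a')\cdot v\big)=m+am'a^{-1}+(aa')v(aa')^{-1}.$$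
The map given by $ma$ is affine with linear part $v\mapsto ava^{-1}$. It extends to the $\mathbb Q$-vector space $M\otimes\mathbb Q$, which contains $M$ because $M$ is torsion-free.

**Step 2: a finite orbit with three collinear points.** Write $x=a_1b_1$ and $x^2=a_2b_2$ with $a_i\in A$, $b_i\in B$. Then $b_i^{-1}=x^{-i}a_i\in MA$, so $b_i^{-1}\cdot0=-ix$. The group $F=\langle b_1,b_2\rangle\le B\cap MA$ is finite because $B$ is locally finite. Put $y=-x\ne0$. The finite orbit $O=F\cdot 0$ contains $0$, $y$ and $2y$.

**Step 3: the orbit lies on a sphere.** Let $U$ be the $\mathbb Q$-span of $O$ in $M\otimes\mathbb Q$, which is finite-dimensional. Since $0\in O$, this is also the affine span of $O$. As $F$ permutes $O$, it maps $U$ to itself. For $g\in F$ and $u\in U$ the linear part satisfies $\bar g(u)=g\cdot u-g\cdot 0\in U$. So the linear parts form a finite group acting on $U$. Averaging a positive definite quadratic form on $U$ over this finite group gives a positive definite form $|\cdot|^2$ that it leaves invariant. Let $c$ be the barycenter of $O$, which $F$ fixes by Lemma 1(1). If $u=g\cdot0\in O$, then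
$$|u-c|^2=|g\cdot0-g\cdot c|^2=|\bar g(0-c)|^2=|0-c|^2 .$$
So $|u-c|^2$ is the same for all $u\in O$.

**Step 4: the contradiction.** The parallelogram law for the vectors $y-c$ and $y$, whose sum is $2y-c$ and whose difference is $0-c$ up to sign, gives
$$|y-c|^2=\tfrac12\left(|0-c|^2+|2y-c|^2\right)-|y|^2 .$$
The three distances to $c$ are equal, so $|y|^2=0$ and $y=0$, contrary to $x\ne 1$. Hence $M=1$. $\blacksquare$

**Proof of Theorem B(2).** If $G$ is periodic, the series $1\le G$ suffices. Conversely, let $(G_\beta)_{\beta\le\alpha}$ be an ascending series of normal subgroups of $G$ with abelian or periodic factors. We show by transfinite induction that each $G_\beta$ is periodic. This is clear for $\beta=0$, and at a limit ordinal $G_\lambda$ is a union of periodic groups. Suppose $G_\beta$ is periodic. If $G_{\beta+1}/G_\beta$ is periodic, then $G_{\beta+1}$ is an extension of periodic by periodic, hence periodic. If it is abelian, let $T/G_\beta$ be its torsion subgroup. This is characteristic in $G_{\beta+1}/G_\beta$, which is normal in $G/G_\beta$, so $T\trianglelefteq G$. Now $G_{\beta+1}/T$ is torsion-free abelian, so $G_{\beta+1}=T$ by part (1) applied to $T\le G_{\beta+1}$.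 And $T$ is periodic, as an extension of periodic by periodic.

For the last sentence of (2), let $G=AB$ be hyperabelian (for instance soluble) with $A$ and $B$ periodic, and let $(G_\beta)$ be a series of $G$ with abelian factors. The groups $A\cap G_\beta$ form such a series of $A$, since $(A\cap G_{\beta+1})/(A\cap G_\beta)$ embeds in $G_{\beta+1}/G_\beta$. So $A$, and likewise $B$, is periodic and hyperabelian, hence locally finite by Lemma 3(3). Now what we have just proved applies to $G$ and shows that $G$ is periodic. $\blacksquare$

## No abelian normal subgroup to start from

Where does this stop for locally soluble groups? The induction needs, at each stage, a nontrivial normal subgroup of the current quotient that is abelian or periodic. A locally soluble group need not have one (Corollary C will exhibit such a group), and then the induction does not even begin.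

The proof of Theorem B(1) tells us more. It did not use the whole of $G=AB$, but only the two relations $x,x^2\in AB$, together with the finiteness of $\langle b_1,b_2\rangle$ and the periodicity of $A$. So in any group with finite subgroups $A^*$ and $B^*$ such that $x,x^2\in A^*B^*$ and $x$ has infinite order, the element $x$ lies in no torsion-free abelian normal subgroup. We shall meet this constraint again.

Instead of proving periodicity, let us try to build a counterexample as the union of a chain $K_0\le K_1\le\cdots$ of groups in $\mathfrak X_p$, with finite subgroups $A_0\le A_1\le\cdots$ and $B_0\le B_1\le\cdots$, $A_i,B_i\leq K_i$. No infinite $K_i$ equals $A_iB_i$. But it suffices that each element of each $K_i$ lies in $A_jB_j$ for some later $j$. So we need to be able to absorb finitely many elements at a time.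

**Proposition 4.** Let $K\in\mathfrak X_p$, let $A_0,B_0\le K$ be finite subgroups and $\Gamma\subset K$ a finite subset. Then there are $K^*\in\mathfrak X_p$ with $K\le K^*$ and finite subgroups $A^*\ge A_0$, $B^*\ge B_0$ of $K^*$ such that $\Gamma\subseteq A^*B^*$.

## Two fixed points, and why one plane is too small

Suppose $K$ acts by affine maps on a space $E$, that $P\in E$ is fixed by $A_0$ and $R\in E$ is fixed by $B_0$. Suppose that for each $\gamma\in\Gamma$ we can find an affine bijection $a_\gamma$ with
$$a_\gamma(P)=P,\qquad a_\gamma(R)=\gamma R. \tag{1}$$
Then $b_\gamma=a_\gamma^{-1}\gamma$ fixes $R$, and $\gamma=a_\gamma b_\gamma$. The group $\langle A_0,a_\gamma\ (\gamma\in\Gamma)\rangle$ fixes $P$ and $\langle B_0,b_\gamma\ (\gamma\in\Gamma)\rangle$ fixes $R$. If all the linear parts lie in one finite group, then by Lemma 1(3) both groups are finite, with no further work. So the task is to find $E$, $P$, $R$ and "rotations about $P$" carrying $R$ to $\gamma R$.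

Try this for $K=\mathbb Z=\langle t\rangle$ and $A_0=B_0=1$, acting on the complex plane by $tz=z+1$. For $\Gamma=\{t\}$ it works: with $\zeta$ a primitive $p$-th root of unity take
$$P=0,\qquad a(z)=\zeta z,\qquad b(z)=a^{-1}t(z)=\zeta^{-1}(z+1),\qquad R=\frac1{\zeta-1}.$$
Indeed $b(R)=\zeta^{-1}\cdot\frac{\zeta}{\zeta-1}=R$, so $b$ is a rotation about $R$ of order $p$, and $t=ab$ in the group of maps $z\mapsto\zeta^iz+\beta$, $\beta\in\mathbb Z[\zeta]$, which is in $\mathfrak X_p$. For $p=2$ this writes a translation of the line as a product of two reflections.

For $\Gamma=\{t,t^2\}$ it fails, whatever rotations we allow. If $a$ is a rotation about $P$ with $a(R)=\gamma R$, then $|\gamma R-P|=|R-P|$. For $\gamma=t$ and $\gamma=t^2$ this puts the three collinear points $R,R+1,R+2$ on one circle with center $P$. But a line meets a circle in at most two points. This is the contradiction of Theorem B(1) again: in $K^*$, the element $t$ must not remain a translation.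

## Spreading a translation over eight coordinates

The circle allows two points on a line, and we have to use them well. The idea is to let $t$ act as a shift on quasi-periodic functions, as in the small example in the first section, so that only a high power $t^n$ is a translation. Then $t$ moves each coordinate only a little on average; rounding to integers keeps each coordinate of $\gamma R-P$ in a two-point set of roots of unity; and pointwise multiplication replaces the single rotation.

Here is the case $p=2$, $\zeta=-1$, $K=\mathbb Z=\langle t\rangle$, $A_0=B_0=1$, $\Gamma=\{t,t^2\}$, with $n=8$. Let $E$ be the set of functions $F:\mathbb Z\to\mathbb Q$ with $F(k+8)=F(k)-2$, and let $(tF)(k)=F(k-1)$. In the coordinates $(F_0,\dots,F_7)=(F(0),\dots,F(7))$,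
$$t:(F_0,\dots,F_7)\mapsto(F_7+2,F_0,F_1,\dots,F_6),$$
and $t^8$ is the translation by the constant $2$. Put
$$P(k)=-2\lfloor k/8\rfloor-1,\qquad R(k)=-2\lfloor (k+4)/8\rfloor .$$
Both lie in $E$. For $k=0,\dots,7$ we have $P(k)=-1$, and the values are:

- $R-P=(1,1,1,1,-1,-1,-1,-1)$,
- $tR-P=(1,1,1,1,1,-1,-1,-1)$,
- $t^2R-P=(1,1,1,1,1,1,-1,-1)$.

Every coordinate is $1$ or $-1$. The quotient $(tR-P)/(R-P)$ is $-1$ in coordinate $4$ and $1$ elsewhere, so let $a_t$ be the reflection $F_4\mapsto-2-F_4$, all other coordinates unchanged. It fixes $P$ and sends $R$ to $tR$. Then
$$b_t=a_t^{-1}t:(F_0,\dots,F_7)\mapsto(F_7+2,F_0,F_1,F_2,-2-F_3,F_4,F_5,F_6)$$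
fixes $R=(0,0,0,0,-2,-2,-2,-2)$, as one sees by substitution. Its linear part is an $8$-cycle with one sign change, whose eighth power is $-1$, so $b_t$ has order $16$. Similarly $a_{t^2}$ changes $F_4$ and $F_5$ by the same rule, and
$$b_{t^2}=a_{t^2}^{-1}t^2:(F_0,\dots,F_7)\mapsto(F_6+2,F_7+2,F_0,F_1,-2-F_2,-2-F_3,F_4,F_5)$$
fixes $R$. So $t=a_tb_t$ and $t^2=a_{t^2}b_{t^2}$ with $a_t,a_{t^2}$ in the finite stabilizer of $P$ and $b_t,b_{t^2}$ in the finite stabilizer of $R$. All linear parts are signed permutation matrices whose permutations are powers of the $8$-cycle; these form a finite $2$-group.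

In general three things need care: $P$ and $R$ must be fixed by $A_0$ and $B_0$, the group $K$ is not abelian, and $L$ has rank larger than $1$. The first is handled by taking minima over $A_0$ and $B_0$, the second by using functions on $K$ that are quasi-periodic from the right while $K$ acts from the left, and the third by treating the coordinates of $L$ one at a time.

## Quasi-periodic functions on $K$: proof of Proposition 4

Let $L\trianglelefteq K$ be free abelian of rank $m$ with $K/L$ a finite $p$-group. If $m=0$, then $K$ is a finite $p$-group and we take $K^*=A^*=B^*=K$. Let $m\ge1$. Let $\ell_1,\dots,\ell_m:L\to\mathbb Z$ be the coordinate homomorphisms for a basis of $L$, so $\bigcap_i\ker\ell_i=1$. Let $\tau_1,\dots,\tau_s$ be representatives of the cosets $\tau_jL$ in $K$.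

**Step 1: choice of $n$.** We choose the period so large that finitely many given elements move things by less than a quarter of it. Put
$$S=A_0\cup B_0\cup B_0\Gamma^{-1},$$
a finite set. For $h\in S$ and $1\le j\le s$ write $h\tau_j=\tau_{j'}\mu_{h,j}$ with $\mu_{h,j}\in L$. Let $c=\max_{h,j,i}|\ell_i(\mu_{h,j})|$ and choose a power $n$ of $p$ with $n>4c$. Let $L^n=\{\lambda^n:\lambda\in L\}$. This subgroup is characteristic in $L$, hence normal in $K$. Since $L/L^n$ is a finite $p$-group of order $n^m$, the group $K/L^n$ is a finite $p$-group. Also $\ell_i(\lambda)/n\in\mathbb Z$ for $\lambda\in L^n$.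

Steps 2 to 5 are carried out for one coordinate $\ell=\ell_i$ at a time; note that $n$ does not depend on $i$.

**Step 2: the affine space and its group.** We set up the space on which everything acts, with linear parts in a finite $p$-group. Let $\zeta\in\mathbb C$ be a primitive $p$-th root of unity, $\mu_p=\langle\zeta\rangle$, $\mathbb F=\mathbb Q(\zeta)$, and
$$W=\{w:K\to\mathbb F\mid w(k\lambda)=w(k)\ \ \forall k\in K,\lambda\in L^n\},$$
$$E=\{F:K\to\mathbb F\mid F(k\lambda)=F(k)+(\zeta-1)\ell(\lambda)/n\ \ \forall k\in K,\lambda\in L^n\}.$$
The difference of two elements of $E$ lies in $W$, and $E+W=E$. So $E$ is an affine space over $W$ once we know that it is nonempty, which is shown in Step 3. The group $K$ acts on $W$ and on $E$ by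
$$(gF)(k)=F(g^{-1}k).$$
The defining conditions are preserved because $g^{-1}$ multiplies on the left and $\lambda$ on the right. Clearly $g(F+w)=gF+gw$.

On $W$ the subgroup $L^n$ acts trivially: for $\lambda\in L^n$ we have $\lambda^{-1}k=k(k^{-1}\lambda^{-1}k)\in kL^n$ since $L^n$ is normal, so $(\lambda w)(k)=w(\lambda^{-1}k)=w(k)$. Hence the image $\widehat K$ of $K$ in $GL(W)$ is a quotient of $K/L^n$, a finite $p$-group.

The right $L^n$-invariant functions $\eta:K\to\mu_p$ are functions on the finite set $K/L^n$. The multiplications $w\mapsto\eta w$ by them form a finite abelian $p$-group of linear maps of $W$. It is normalized by $\widehat K$: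
$$\big(g(\eta\cdot g^{-1}w)\big)(k)=\eta(g^{-1}k)\,w(k)=\big((g\eta)\cdot w\big)(k),$$
and $g\eta$ is again a right $L^n$-invariant function to $\mu_p$. Let $\Lambda$ be the product of this group of multiplications with $\widehat K$. It is a finite $p$-group.

Let $H_\ell$ be the group of all affine bijections of $E$ with linear part in $\Lambda$. By Lemma 1, the kernel of $h\mapsto\bar h$ on $H_\ell$ consists of translations and is torsion-free abelian, and the stabilizer in $H_\ell$ of a point of $E$ embeds in $\Lambda$. The action of $K$ on $E$ gives a homomorphism $K\to H_\ell$.

**Step 3: a height function.** We need a function that grows along $L$ at rate $1/n$ and is almost invariant under the elements of $S$. Define $f:K\to\mathbb Q$ by $f(\tau_j\lambda)=\ell(\lambda)/n$ for $\lambda\in L$. Then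
$$f(k\lambda)=f(k)+\ell(\lambda)/n\qquad(k\in K,\ \lambda\in L), \tag{2}$$
since $k=\tau_j\lambda'$ gives $k\lambda=\tau_j\lambda'\lambda$. In particular $(\zeta-1)f\in E$, so $E\ne\emptyset$. For $h\in S$ and $k=\tau_j\lambda$ we have $hk=\tau_{j'}\mu_{h,j}\lambda$, so
$$|f(hk)-f(k)|=|\ell(\mu_{h,j})|/n\le c/n<\tfrac14 . \tag{3}$$

**Step 4: the points $P$ and $R$.** We want $P$ fixed by $A_0$ and $R$ fixed by $B_0$, such that $R-P$ and $\gamma R-P$ take only the two values $1$ and $\zeta$. Taking minima makes $f$ invariant without moving it far; put
$$f_A(k)=\min_{a\in A_0}f(ak),\qquad f_B(k)=\tfrac12+\min_{b\in B_0}f(bk).$$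
Since $A_0$ and $B_0$ are groups, $f_A(ak)=f_A(k)$ for $a\in A_0$ and $f_B(bk)=f_B(k)$ for $b\in B_0$. By (2), both functions satisfy $f_*(k\lambda)=f_*(k)+\ell(\lambda)/n$ for $\lambda\in L$.

Let $k\in K$ and $\gamma\in\Gamma$. The three numbers
$$f_A(k),\qquad f_B(k)-\tfrac12,\qquad f_B(\gamma^{-1}k)-\tfrac12=\min_{b\in B_0}f(b\gamma^{-1}k)$$
are values $f(hk)$ with $h$ in $A_0$, in $B_0$, and in $B_0\Gamma^{-1}$ respectively. So by (3) all three lie in the open interval $(f(k)-\frac14,f(k)+\frac14)$, and any two of them differ by less than $\frac12$. Hence $f_B(k)-f_A(k)$ and $f_B(\gamma^{-1}k)-f_A(k)$ lie in $(0,1)$. If two reals satisfy $0<v-u<1$, then $\lfloor v\rfloor-\lfloor u\rfloor\in\{0,1\}$. Therefore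
$$\lfloor f_B(k)\rfloor-\lfloor f_A(k)\rfloor\in\{0,1\},\qquad \lfloor f_B(\gamma^{-1}k)\rfloor-\lfloor f_A(k)\rfloor\in\{0,1\}. \tag{4}$$
Now put
$$P=(\zeta-1)\lfloor f_A\rfloor-1,\qquad R=(\zeta-1)\lfloor f_B\rfloor .$$
For $\lambda\in L^n$ the number $\ell(\lambda)/n$ is an integer, so $\lfloor f_*(k\lambda)\rfloor=\lfloor f_*(k)\rfloor+\ell(\lambda)/n$, and thus $P,R\in E$. For $a\in A_0$ we have $(aP)(k)=P(a^{-1}k)=P(k)$, so $P$ is fixed by $A_0$; likewise $R$ is fixed by $B_0$. Since $(\gamma R)(k)=R(\gamma^{-1}k)$, and since $(\zeta-1)\varepsilon+1$ equals $1$ for $\varepsilon=0$ and $\zeta$ for $\varepsilon=1$, (4) gives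
$$R(k)-P(k)\in\{1,\zeta\},\qquad(\gamma R)(k)-P(k)\in\{1,\zeta\}\qquad(k\in K,\ \gamma\in\Gamma). \tag{5}$$

**Step 5: the new elements.** We produce the maps required in (1). For $\gamma\in\Gamma$ put, pointwise,
$$\eta_\gamma=\frac{\gamma R-P}{R-P}.$$
By (5) the denominator never vanishes and $\eta_\gamma$ takes values in $\mu_p$. It is right $L^n$-invariant because $\gamma R-P$ and $R-P$ lie in $W$. Define
$$a_\gamma(F)=P+\eta_\gamma\cdot(F-P)\qquad(F\in E).$$
Since $F-P\in W$, also $\eta_\gamma(F-P)\in W$, so $a_\gamma$ maps $E$ to $E$. It is bijective, with inverse $F\mapsto P+\eta_\gamma^{-1}(F-P)$, and affine with linear part the multiplication by $\eta_\gamma$, which is in $\Lambda$. So $a_\gamma\in H_\ell$. Clearly $a_\gamma(P)=P$, and $a_\gamma(R)=P+(\gamma R-P)=\gamma R$. Hence $b_\gamma:=a_\gamma^{-1}\gamma$ satisfies $b_\gamma(R)=R$, and $\gamma=a_\gamma b_\gamma$ as transformations of $E$.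

**Step 6: all coordinates together, so that $K$ embeds.** One coordinate $\ell$ does not see all of $L$, so we combine them. Carry out Steps 2 to 5 for $\ell=\ell_1,\dots,\ell_m$, obtaining $E_i,H_i,\Lambda_i,P_i,R_i,a_{\gamma,i},b_{\gamma,i}$; the space $W$ is the same each time. Let $H=\prod_iH_i$, $a_\gamma=(a_{\gamma,i})_i$ and $b_\gamma=(b_{\gamma,i})_i$.

The homomorphism $K\to H$ is injective. Suppose $g\in K$ acts trivially on every $E_i$. As $m\ge1$ there is at least one $E_i$, and since $g(F+w)=gF+gw$, the element $g$ acts trivially on $W$. Let $w\in W$ be the indicator function of $L^n$. Then $w(g^{-1})=(gw)(1)=w(1)=1$, so $g\in L^n$. For $F\in E_i$ we then get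
$$F(1)=(gF)(1)=F(g^{-1})=F(1)+(\zeta-1)\ell_i(g^{-1})/n=F(1)-(\zeta-1)\ell_i(g)/n .$$
As $\zeta\neq1$, this gives $\ell_i(g)=0$ for all $i$, so $g=1$. We identify $K$ with its image in $H$.

**Step 7: the groups $K^*,A^*,B^*$.** It remains to verify that they have the required properties. Put
$$K^*=\langle K,a_\gamma\ (\gamma\in\Gamma)\rangle,\quad A^*=\langle A_0,a_\gamma\ (\gamma\in\Gamma)\rangle,\quad B^*=\langle B_0,b_\gamma\ (\gamma\in\Gamma)\rangle .$$
Since $b_\gamma=a_\gamma^{-1}\gamma$, all three lie in $K^*$, and $\gamma=a_\gamma b_\gamma\in A^*B^*$ for $\gamma\in\Gamma$.

The group $A^*$ fixes $(P_i)_i$, and $B^*$ fixes $(R_i)_i$. By Lemma 1(3) in each coordinate, both embed in the finite group $\prod_i\Lambda_i$, so they are finite.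

Finally, $K^*$ is finitely generated, because $K$ is and $\Gamma$ is finite. Consider the homomorphism $K^*\to\prod_i\Lambda_i$ given by linear parts. Its kernel consists of tuples of translations, so it is torsion-free abelian. It has finite index in the finitely generated group $K^*$, so it is finitely generated, and hence free abelian of finite rank. The quotient embeds in $\prod_i\Lambda_i$, so it is a finite $p$-group. Thus $K^*\in\mathfrak X_p$. $\blacksquare$

## The union of a chain: proof of Theorem A

**Step 1: the chain.** We apply Proposition 4 repeatedly, arranging that every element is eventually absorbed. Put $K_0=K$, with the given $A_0,B_0$. Suppose $K_i\in\mathfrak X_p$ and finite subgroups $A_i,B_i\le K_i$ are constructed. As $K_i$ is countable, fix an enumeration, repetitions allowed, $K_i=\{x_{i,1},x_{i,2},\dots\}$, and set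
$$\Gamma_i=\{x_{j,l}:0\le j\le i,\ 1\le l\le i\}.$$
This is a finite subset of $K_i$, since $K_j\le K_i$ for $j\le i$. (The set $\Gamma_0$ is empty, which is allowed.) Proposition 4 yields $K_{i+1}\ge K_i$ in $\mathfrak X_p$ and finite subgroups $A_{i+1}\ge A_i$, $B_{i+1}\ge B_i$ of $K_{i+1}$ with $\Gamma_i\subseteq A_{i+1}B_{i+1}$. Let
$$G=\bigcup_iK_i,\qquad A=\bigcup_iA_i,\qquad B=\bigcup_iB_i .$$

**Step 2: the factors.** We check that $A$ and $B$ are of the right kind. As unions of ascending chains of subgroups, they are subgroups. By Lemma 2(3) each $A_i$ and each $B_i$ is a finite $p$-group. A finitely generated subgroup of $A$ lies in some $A_i$, and similarly for $B$. So $A\ge A_0$ and $B\ge B_0$ are locally finite $p$-groups.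

**Step 3: the factorization.** We check that $G=AB$. Every $g\in G$ lies in some $K_j$, so it equals some $x_{j,l}$. With $i=\max(j,l)$ we have $g\in\Gamma_i\subseteq A_{i+1}B_{i+1}\subseteq AB$.

**Step 4: local solubility and an element of infinite order.** A finitely generated subgroup of $G$ lies in some $K_i$, so it belongs to $\mathfrak X_p$ by Lemma 2(2), and it is soluble by Lemma 2(1). The group $G$ is countable, as a countable union of countable groups, and it contains $K$. If $K=\mathbb Z$ and $A_0=B_0=1$, then $G$ contains an element of infinite order, so it is not periodic. $\blacksquare$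

Thus a locally soluble product of two periodic groups need not be periodic.

## Dividing out the periodic radical: proof of Corollary C

Take $G=AB$ from Theorem A with $K=\mathbb Z$ and $A_0=B_0=1$.

**Step 1: remove the periodic normal subgroups.** If $X,Y$ are periodic normal subgroups of $G$, then $XY/X\cong Y/(X\cap Y)$ is periodic, so $XY$ is an extension of periodic by periodic, hence periodic. By induction the product of finitely many periodic normal subgroups is periodic. Let $T$ be the subgroup generated by all periodic normal subgroups. Each of its elements lies in a product of finitely many of them, so $T$ is a periodic normal subgroup. The quotient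
$$G/T=(AT/T)(BT/T)$$
is countable and locally soluble, and its factors are locally finite $p$-groups. It is not periodic, because otherwise $G$ would be an extension of periodic by periodic. In particular it is nontrivial.

**Step 2: no periodic normal subgroups remain.** If $S/T$ is a periodic normal subgroup of $G/T$, then $S$ is a periodic normal subgroup of $G$, so $S\le T$ and $S=T$.

**Step 3: no abelian normal subgroups remain.** Here Theorem B is used. Let $M$ be an abelian normal subgroup of $G/T$. Its torsion subgroup is characteristic in $M$, hence a periodic normal subgroup of $G/T$, hence trivial by Step 2. So $M$ is torsion-free abelian. By Theorem B(1), applied to $G/T$ with its two locally finite factors and with $N=1$, we get $M=1$. The group $G/T$ has all the required properties. $\blacksquare$
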